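# Harmonic maps of every degree between round spheres

## 1. Power maps on the circle and the 2-sphere, and the statement in all dimensions

By Hopf's theorem, a homotopy class of maps $S^n\to S^n$ is the same thing as an integer, the degree. Give both spheres the round metric. Does every degree contain a harmonic map? The first guess is yes: wrap the sphere around itself $k$ times and let the map relax. We test this guess on cases that can be done by hand, after fixing the definition.

**Definition (harmonic map).** A smooth map $u:S^n\to S^n\subset\mathbb R^{n+1}$ is harmonic if it is a critical point of $E(u)=\frac12\int_{S^n}|\nabla u|^2$. A homotopy class is harmonically represented if it contains a harmonic map.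

For smooth $\phi:S^n\to\mathbb R^{n+1}$, the variation $(u+t\phi)/|u+t\phi|$ has velocity $\phi-\langle u,\phi\rangle u$ at $t=0$. Since $|u|=1$, we have $\sum_\alpha u^\alpha\nabla u^\alpha=0$, so $\nabla u\cdot\nabla(\langle u,\phi\rangle u)=\langle u,\phi\rangle|\nabla u|^2$. Hence $u$ is harmonic exactly when
$$-\Delta u=|\nabla u|^2u .\tag{1.1}$$

*The circle.* The map $u=e^{id\vartheta}$ has degree $d$ and $-u''=d^2u=|u'|^2u$. The guess holds for $n=1$.

*The 2-sphere.* For any $u:S^2\to S^2$ we have $\frac12|\nabla u|^2\ge|\mathrm{Jac}\,u|$, so $E(u)\ge4\pi|\deg u|$. In a stereographic coordinate $\xi$, the map $Q_k:\xi\mapsto\xi^k$ ($k\ge1$) is holomorphic, so $\frac12|\nabla Q_k|^2=\mathrm{Jac}\,Q_k\ge0$ and $E(Q_k)=4\pi k$. Thus $Q_k$ minimizes energy in its class and is harmonic, and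
$$\int_{S^2}|\nabla Q_k|^2=8\pi k.\tag{1.2}$$

*Degrees $0$ and $\pm1$, any $n$.* Constants have degree $0$. The identity satisfies $-\Delta x=nx$ and $|\nabla x|^2=n$, so it is harmonic. Composing a harmonic map with a reflection of the target keeps it harmonic and changes the sign of the degree, so only degrees $k\ge1$ matter from here on.

Two results are given to us. First, for each $n$ there is an ellipsoidal metric $h_n$ on $S^n$ (induced from an ellipsoid in $\mathbb R^{n+1}$) such that every class is represented by a harmonic map from the round $S^n$ to $(S^n,h_n)$. Second, if $n\le7$ or $n=9$, every class is represented with both spheres round. The question concerns the round metric in the remaining dimensions, $n=8$ and $n\ge10$. The guess is right in all dimensions.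

**Theorem 1.** For all $n\ge1$ and $d\in\mathbb Z$ there is a smooth harmonic map of degree $d$ from the round $S^n$ to the round $S^n$.

**Theorem 2.** Let $n\ge4$, $k\ge1$. There are infinitely many smooth harmonic maps $u^{(m)}:S^n\to S^n$ of degree $k$ with pairwise distinct energies, with $E(u^{(m)})<2\pi k\,\mathrm{vol}(S^{n-2})$ and $E(u^{(m)})\to2\pi k\,\mathrm{vol}(S^{n-2})$. The same holds for degree $-k$, by composing with a reflection.

For $n\le3$, Theorem 1 is contained in the second given result. For $n\ge4$ that result is not used: we must produce, for each $k\ge1$, a harmonic map of degree $k$.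

## 2. Suspended powers and minimizing sequences in dimension at least three

The guess does not come with a formula. Write $\mathbb R^{n+1}=\mathbb C\oplus\mathbb R\oplus\mathbb R^{n-2}\ni(z,s,y)$ with $z=|z|e^{i\vartheta}$. The obvious map of degree $k$ is
$$u_0(z,s,y)=(|z|e^{ik\vartheta},\,s,\,y).$$
A function $F$ that is homogeneous of degree $1$ on $\mathbb R^{n+1}$ satisfies $\Delta_{S^n}F=\Delta_{\mathbb R^{n+1}}F-nF$ on the sphere. So the first component of $u_0$ satisfies $-\Delta F=\big(n+\frac{k^2-1}{|z|^2}\big)F$, while $-\Delta s=ns$. Equation (1.1) requires the same factor for both, so $u_0$ is harmonic only for $k=1$.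

The next attempt is to minimize $E$ in the class of degree $k$, as on $S^2$. For $n\ge3$ this gives nothing. Let $D_\lambda$ be the dilation $x\mapsto\lambda x$ in a stereographic coordinate of $S^n$. It is conformal, homotopic to the identity, with conformal factor
$$f_\lambda=\frac{\lambda(1+|x|^2)}{1+\lambda^2|x|^2},\qquad\int f_\lambda^n=\mathrm{vol}(S^n),\qquad f_\lambda\le\lambda^{-1}(1+r^{-2})\ \text{ on }\{|x|\ge r\}.$$
For smooth $F$ of degree $k$, $|\nabla(F\circ D_\lambda)|^2\le Cf_\lambda^2$. By Hölder, $\int_{|x|<r}f_\lambda^2\le\mathrm{vol}(S^n)^{2/n}\,\mathrm{vol}\{|x|<r\}^{1-2/n}$, which is small for small $r$ because $n\ge3$; on the rest $f_\lambda\to0$ uniformly. So $E(F\circ D_\lambda)\to0$. The infimum in every class is $0$, and only constants attain it. Minimizing sequences lose the degree.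

We need a critical point that is not a minimum, and a reference energy that controls it. The reference is a singular map: extend $Q_k:S^2\to S^2$ to $S^n$, constantly along the directions that leave $S^2$. Its energy is $2\pi k\,\mathrm{vol}(S^{n-2})$, the number in Theorem 2.

## 3. Symmetric maps, Picone's identity and the singular map $W$

From now on fix $n\ge4$, $k\ge1$, and put $q=n-3\ge1$, so $y\in\mathbb R^{q+1}$; write $\hat y=y/|y|$.

**Definition (equivariant maps).** Let $G=O(2)\times O(1)\times O(q+1)$ act on the domain in the standard way. On the target it acts by the same formulas, except that rotation by $\alpha$ in $O(2)$ acts as rotation by $k\alpha$ (conjugation acts as conjugation; this is still a group action). $X\subset W^{1,2}(S^n,\mathbb R^{n+1})$ is the closed subspace of equivariant maps.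

An equivariant map has the form
$$u=(a\,e^{ik\vartheta},\,b,\,c\,\hat y),\tag{3.1}$$
with $a,c$ real and $G$-invariant, and $b$ odd in $s$ and otherwise invariant. Indeed, equivariance under rotations says that the first component is $ae^{ik\vartheta}$ with $a$ rotation-invariant, and conjugation then gives $a=\bar a$. The third component at $(z,s,y)$ is fixed by the stabilizer of $y$ in $O(q+1)$, which fixes only $\mathbb Ry$. For example, $u_0$ has $a=|z|$, $b=s$, $c=|y|$. Since $|\nabla\vartheta|=1/|z|$ and $|\nabla\hat y|^2=q/|y|^2$,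
$$|\nabla u|^2=|\nabla a|^2+\frac{k^2a^2}{|z|^2}+|\nabla b|^2+|\nabla c|^2+\frac{qc^2}{|y|^2}.\tag{3.2}$$
Where the functions are smooth, $\nabla a\perp\nabla\vartheta$ and $\Delta\vartheta=0$, and similarly for $\hat y$, so
$$\Delta(ae^{ik\vartheta})=\Big(\Delta a-\frac{k^2}{|z|^2}a\Big)e^{ik\vartheta},\qquad\Delta(c\hat y)=\Big(\Delta c-\frac q{|y|^2}c\Big)\hat y .\tag{3.3}$$

**Definition (the class $\mathcal C$).** $\mathcal C$ is the set of $u\in X$ with $|u|=1$ a.e., $a\ge0$, and $b\ge0$ on $\{s>0\}$. We write $T(a,b,c)=(a,b,-c)$ and $\Gamma=\{z=0,s=0\}\cong S^q$.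

We use coordinates $x=(\sin\theta\,\omega,\cos\theta\,\hat y)$ with $\theta\in[0,\frac\pi2]$ and $\omega=(\omega_z,\omega_s)\in S^2\subset\mathbb C\oplus\mathbb R$. The metric is $d\theta^2+\sin^2\theta\,d\omega^2+\cos^2\theta\,d\hat y^2$, the volume is $dv=\sin^2\theta\cos^q\theta\,d\theta\,d\omega\,d\hat y$, and $\Gamma=\{\theta=0\}$ has codimension $3$. Put $I=\int_0^{\pi/2}\cos^q\theta\,d\theta$.

The sign conditions will be used only through the following identity: a positive solution of an equation makes the associated quadratic form nonnegative.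

**Lemma 1 (Picone's identity).** Let $w>0$ be smooth on an open $\Omega\subset S^n$ with $-\Delta w+Pw-Vw=\ell$, where $P,V$ are locally bounded. Let $\varphi\in W^{1,2}\cap L^\infty$ have compact support in $\Omega$. Then
$$\int|\nabla\varphi|^2+(P-V)\varphi^2=\int w^2|\nabla(\varphi/w)|^2+\int\ell\,\frac{\varphi^2}w.\tag{3.4}$$

*Proof.* Put $\psi=\varphi/w$. Then $|\nabla\varphi|^2=w^2|\nabla\psi|^2+2w\psi\nabla w\cdot\nabla\psi+\psi^2|\nabla w|^2=w^2|\nabla\psi|^2+\nabla w\cdot\nabla(w\psi^2)$. Integrate the last term by parts: $\int\nabla w\cdot\nabla(\varphi^2/w)=\int(-\Delta w)\varphi^2/w=\int\ell\varphi^2/w-\int(P-V)\varphi^2$. $\square$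

A one-dimensional example: on $(0,\pi)$ with $w=\sin x$, $P=0$, $V=1$, $\ell=0$, the identity reads $\int\varphi'^2-\varphi^2=\int\sin^2x\,((\varphi/\sin x)')^2\ge0$.

We shall apply it on $\{z\ne0\}$ and on $\{s>0\}$, and need to remove the compact support. Let $\eta_\delta=\min(1,(|z|/\delta-1)_+)$, which is $0$ for $|z|<\delta$, $1$ for $|z|>2\delta$, with $|\nabla\eta_\delta|\le2/|z|$. If $\varphi$ is bounded and weakly differentiable on $\{z\ne0\}$ with $|\nabla\varphi|,\varphi/|z|\in L^2$, then
$$\int|\nabla(\eta_\delta\varphi)|^2\to\int|\nabla\varphi|^2\qquad(\delta\to0),\tag{3.5}$$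
since $\int\varphi^2|\nabla\eta_\delta|^2\le4\int_{|z|<2\delta}\varphi^2/|z|^2\to0$ and the cross term is handled by Cauchy–Schwarz. On $\{s>0\}$: if $\varphi\in W^{1,2}(S^n)$ is odd in $s$, its traces on $\{s=0\}$ from the two sides agree and are opposite, hence vanish. So $\varphi|_{\{s>0\}}\in W^{1,2}_0(\{s>0\})$ is a $W^{1,2}$-limit of functions in $C_c^\infty(\{s>0\})$.

**Definition (the map $W$).** Let $\xi=\omega_z/(1+\omega_s)$ be the stereographic coordinate on $S^2$, $Q:\xi\mapsto\xi^k$, and $W(x)=(Q(\omega),0)$.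

Since $Q$ commutes with $\xi\mapsto1/\bar\xi$ (the reflection $\omega_s\mapsto-\omega_s$), with rotations (twisted by $k$) and with conjugation, $W=(W_ae^{ik\vartheta},W_b,0)$ is equivariant, where
$$W_a=\frac{2|\xi|^k}{1+|\xi|^{2k}},\qquad W_b=\frac{1-|\xi|^{2k}}{1+|\xi|^{2k}},\qquad W_a^2+W_b^2=1 .$$
For $k=1$ this is $W=(\omega,0)$. We have $W_a>0$ on $\{z\ne0\}$ and $W_b>0$ on $\{s>0\}$. From $|\omega_z|=2|\xi|/(1+|\xi|^2)$ we get $W_a\le C|\omega_z|=C|z|/\sin\theta$. As $W_b$ is smooth on $S^2$ and odd in $\omega_s$, $|W_b|\le C|\omega_s|=C|s|/\sin\theta$. Put $e_Q=|\nabla Q|^2$ and $e_W=|\nabla W|^2=e_Q(\omega)/\sin^2\theta$. Since $Q$ is harmonic, off $\Gamma$ we have $-\Delta W=e_WW$, i.e. by (3.3)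
$$-\Delta W_a+\frac{k^2}{|z|^2}W_a=e_WW_a\ (z\ne0),\qquad-\Delta W_b=e_WW_b .\tag{3.6}$$
Since $\sin^{-2}\theta$ is integrable and $\Gamma$ has codimension $3$, $W\in W^{1,2}$ and $W\in\mathcal C$. By (1.2), and since $\mathrm{vol}(S^{q+1})=2I\,\mathrm{vol}(S^q)$,
$$E(W)=4\pi k\,\mathrm{vol}(S^q)\,I=2\pi k\,\mathrm{vol}(S^{n-2}).\tag{3.7}$$
As a check for $k=1$: from $\mathrm{vol}(S^n)=\frac{2\pi}{n-1}\mathrm{vol}(S^{n-2})$, the identity has energy $\frac n2\mathrm{vol}(S^n)=\frac{n}{n-1}\pi\,\mathrm{vol}(S^{n-2})<E(W)$.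

The map $W$ solves the harmonic map equation off $\Gamma$ but is discontinuous along $\Gamma$. Two facts make it useful: it is a minimum among maps with $c\equiv0$, and it can be improved in infinitely many independent ways by switching on $c$.

**Lemma 2.** If $v\in\mathcal C$ has $c\equiv0$, then $E(v)\ge E(W)$.

*Proof.* Apply (3.4) on $\{z\ne0\}$ with $w=W_a$, $P=k^2/|z|^2$, $V=e_W$, $\ell=0$, $\varphi=\eta_\delta a$:
$$\int e_W\eta_\delta^2a^2\le\int|\nabla(\eta_\delta a)|^2+\frac{k^2}{|z|^2}\eta_\delta^2a^2 .$$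
By (3.2) $|\nabla a|,a/|z|\in L^2$, and $a\le1$, so (3.5) and Fatou give $\int e_Wa^2\le\int|\nabla a|^2+k^2a^2/|z|^2$. On $\{s>0\}$ approximate $b$ by $\varphi\in C_c^\infty(\{s>0\})$; (3.4) with $w=W_b$ gives $\int e_W\varphi^2\le\int|\nabla\varphi|^2$, and Fatou (along an a.e. convergent subsequence) gives $\int e_Wb^2\le\int|\nabla b|^2$ over $\{s>0\}$, and by symmetry over $\{s<0\}$. Add, using $a^2+b^2=1$: $2E(W)=\int e_W\le2E(v)$. $\square$

Why not minimize $E$ in $\mathcal C$? The constraint does not retain the degree. If $q\ge2$, the map $(0,0,\hat y)$ lies in $\mathcal C$, and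
$$E(0,0,\hat y)=2\pi q\,\mathrm{vol}(S^q)\int_0^{\pi/2}\sin^2\theta\cos^{q-2}\theta\,d\theta=2\pi\,\mathrm{vol}(S^q)\,I\,\frac q{q-1}$$
(integrate $\sin\theta\cdot\sin\theta\cos^{q-2}\theta$ by parts). For $q\ge3$ this is less than $E(W)$ for every $k$. So energy below $E(W)$ does not prevent $a$ and $b$ from vanishing identically. The way past this is to look not for the lowest critical level but for critical levels just below $E(W)$. There the sign conditions, through Picone's identity, will force $a$ and $b$ to be close to $W_a$ and $W_b$ (Lemma 7). The strict inequality $E<E(W)$ will then give regularity along $\Gamma$.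

## 4. Spheres of maps below the level of $W$

This section builds, for every $j$, a symmetric $(j-1)$-sphere of maps in $\mathcal C$ with energies strictly below $E(W)$.

**Lemma 3.** For each $j\ge1$ there is a continuous $\gamma:S^{j-1}\to\mathcal C$ ($W^{1,2}$ topology) with $\gamma(-x)=T\gamma(x)$ and $\max E(\gamma)=E(W)-\kappa_j$, $\kappa_j>0$.

*Proof.* **Step 1 (energy of a tilt).** We compute the energy when $W$ is tilted toward $\hat y$. For Lipschitz $r=r(\theta)$ with compact support in $(0,\frac\pi2)$ and $|r|\le\frac\pi2$, put $v_r=(\cos r\,W,\sin r\,\hat y)$. As $\cos r\ge0$, $v_r\in\mathcal C$. Since $|\nabla v_r|^2=r'^2+\cos^2r\,e_Q/\sin^2\theta+q\sin^2r/\cos^2\theta$,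
$$E(v_r)-E(W)=2\pi\,\mathrm{vol}(S^q)\int\big[r'^2\sin^2\theta-\sin^2r\,(2k-q\tan^2\theta)\big]\cos^q\theta\,d\theta .\tag{4.1}$$

**Step 2 (infinitely many negative directions).** We look for $r$ making the quadratic part negative. Let $\psi_i=\theta^{-1/2}|\sin\log\theta|$ on $[e^{-(i+1)\pi},e^{-i\pi}]$ and $0$ elsewhere. With $t=\log\theta$ and $g(t)=|\sin t|$ on an interval of length $\pi$ where $g$ vanishes at both ends,
$$\int\psi_i'^2\theta^2d\theta=\int\big(g'-\tfrac12g\big)^2dt=\int g'^2+\tfrac14g^2\,dt=\tfrac54\int g^2dt=\tfrac54\int\psi_i^2\,d\theta .$$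
Now $\frac54<2k$. Since $\sin\theta\le\theta$, and $\cos\theta\to1$, $\tan\theta\to0$ as $\theta\to0$, for all large $i$
$$\mathcal I(\psi_i):=\int\big[\psi_i'^2\sin^2\theta-\psi_i^2(2k-q\tan^2\theta)\big]\cos^q\theta\,d\theta<0,$$
and $0\le2k-q\tan^2\theta\le2k$ on the support.

**Step 3 (the sphere).** We combine $j$ of these. Choose $j$ such functions, relabelled $\psi_1,\dots,\psi_j$; their supports have disjoint interiors. Put $r_x=\delta\sum x_i\psi_i$ for $x\in S^{j-1}$, $\delta>0$ small. From $\sin^2r\ge r^2-r^4/3$, the integral in (4.1) is at most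
$$\delta^2\sum_ix_i^2\,\mathcal I(\psi_i)+C\delta^4\sum_ix_i^4,$$
which is negative on $S^{j-1}$, with a negative maximum, if $\delta$ is small. Put $\gamma(x)=v_{r_x}$. It is continuous, as $r_x$ ranges over a finite-dimensional space of Lipschitz functions supported where $\nabla W$ is bounded. Also $r_{-x}=-r_x$ gives $\gamma(-x)=T\gamma(x)$. $\square$

## 5. A penalized functional and a heat flow that preserves signs

We want critical points between the levels of Lemmas 2 and 3. The constraint $|u|=1$ is replaced by a penalty, and a small linear term pushes $a$ and $b$ up so that they become strictly positive. Let $h=(z^k,s,0)$, which is smooth and equivariant, with $|h|^2=|z|^{2k}+s^2\le1$ and $Th=h$. For $\varepsilon\in(0,\frac12)$ put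
$$J_\varepsilon(u)=\int\tfrac12|\nabla u|^2+\tfrac1{4\varepsilon^2}(1-|u|^2)^2-\varepsilon\langle u,h\rangle ,\qquad M_\varepsilon^2=1+2\varepsilon^3,$$
$$\mathcal C_\varepsilon=\{u\in X:\ |u|\le M_\varepsilon,\ a\ge0,\ b\ge0\text{ on }\{s>0\}\}\supset\mathcal C .$$
Note $M_\varepsilon<2$. For $|u|>2$ modify the potential radially so that minus its gradient is $\varepsilon^{-2}\nu(|u|)u$ with $\nu(r)=1-r^2$ for $r\le2$ and $\nu=-3$ for $r\ge2$. This does not affect $\mathcal C_\varepsilon$. Now $F(x,u)=\varepsilon^{-2}\nu(|u|)u+\varepsilon h(x)$ is globally Lipschitz in $u$, and $J_\varepsilon$ is continuous on $W^{1,2}$.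

**Lemma 4.** The equation $u_t=\Delta u+F(\cdot,u)$, $u(0)=u_0\in W^{1,2}$, defines a semiflow $\Phi_t$ on $W^{1,2}$, continuous in $u_0$ for each $t$, which commutes with $T$ and maps $\mathcal C_\varepsilon$ to itself. Along it $J_\varepsilon$ is absolutely continuous with $\frac d{dt}J_\varepsilon(u)=-\int|u_t|^2$ for a.e. $t$. If $u_0\in\mathcal C_\varepsilon$, then $u$ is smooth for $t>0$, with $C^3$ bounds uniform for $t\ge1$.

*Proof.* **Step 1 (existence).** We solve the mild form $u(t)=e^{t\Delta}u_0+\int_0^te^{(t-\sigma)\Delta}F(\cdot,u(\sigma))\,d\sigma$. Expanding in eigenfunctions, with $\lambda$ the eigenvalues of $-\Delta$ and $(1+\lambda)e^{-2\lambda t}\le1+\frac1{2et}$, we get $\|e^{t\Delta}f\|_{W^{1,2}}\le Ct^{-1/2}\|f\|_{L^2}$ for $0<t\le1$. If $L_F$ is the Lipschitz constant of $F$, two solutions candidates $u,v\in C([0,\tau];W^{1,2})$ with the same data have images differing by at most $2CL_F\sqrt\tau\,\sup_t\|u-v\|_{W^{1,2}}$. For small $\tau$ depending only on $L_F$ this is a contraction;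 iterating gives a global solution, unique in $C([0,\infty);W^{1,2})$, depending Lipschitz-continuously on $u_0$ for each $t$.

**Step 2 (energy law).** We need enough regularity to differentiate $J_\varepsilon$. Put $f=F(\cdot,u)\in L^2_{loc}([0,\infty);L^2)$. Each eigencoefficient satisfies $\hat u'=-\lambda\hat u+\hat f$. Multiplying by $\hat u'$, $|\hat u'|^2+\frac\lambda2\frac d{dt}|\hat u|^2=\hat f\cdot\hat u'\le\frac12|\hat f|^2+\frac12|\hat u'|^2$. Integrating over $[0,t_0]$ and summing, $\int_0^{t_0}\|u_t\|_{L^2}^2\le\|\nabla u_0\|_{L^2}^2+\int_0^{t_0}\|f\|_{L^2}^2$. So $u_t\in L^2_{loc}(L^2)$, and $\Delta u=u_t-f$ gives $u\in L^2_{loc}(W^{2,2})$. The equation holds a.e., $\int|\nabla u|^2$ is absolutely continuous with derivative $-2\int\Delta u\cdot u_t$, and the other terms of $J_\varepsilon$ have derivative $-\int F\cdot u_t$. Together $\frac d{dt}J_\varepsilon=-\int(\Delta u+F)\cdot u_t=-\int|u_t|^2$.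

**Step 3 (symmetry).** We check that $X$ is preserved. $F$ is equivariant, since $h$ is and $\nu$ is radial; and $T$ acts on all of $W^{1,2}$ by the reflection $y\mapsto-y$ of the target, which fixes $h$. If $u$ is a solution, so are its transforms under $G$ and $T$. By uniqueness $\Phi_t$ preserves $X$ and commutes with $T$.

**Step 4 (the bound $|u|\le M$).** Let $u_0\in\mathcal C_\varepsilon$, $M=M_\varepsilon$. Test with $\zeta=(1-M/|u|)_+u$, the gradient at $u$ of the convex function $\frac12(|u|-M)_+^2$. It is a monotone Lipschitz function of $u$, so $\nabla u\cdot\nabla\zeta\ge0$. Moreover $F\cdot\zeta=(1-M/|u|)_+\,[\varepsilon^{-2}\nu|u|^2+\varepsilon\langle u,h\rangle]$. For $M<|u|\le2$ the square bracket is at most $|u|(-\varepsilon^{-2}(M^2-1)M+\varepsilon)\le|u|(-2\varepsilon+\varepsilon)<0$. For $|u|>2$ it is at most $|u|(-6\varepsilon^{-2}+\varepsilon)<0$. Hence $\frac d{dt}\frac12\int(|u|-M)_+^2=\int u_t\cdot\zeta\le0$, and $|u|\le M$ persists.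

**Step 5 (the sign of $a$).** Let $a^-=\max(-a,0)$. The field $a^-e^{ik\vartheta}$ is in $W^{1,2}(S^n)$: on $\{z\ne0\}$ its squared gradient is $|\nabla a^-|^2+k^2(a^-)^2/|z|^2\in L^1$, and the closed set $\{z=0\}$ is $\mathcal H^{n-1}$-null, hence removable. Testing the equation with $(-a^-e^{ik\vartheta},0,0)$,
$$\tfrac12\tfrac d{dt}\int(a^-)^2=-\int|\nabla a^-|^2+\tfrac{k^2(a^-)^2}{|z|^2}+\varepsilon^{-2}\int\nu\,(a^-)^2-\varepsilon\int|z|^ka^-\le\varepsilon^{-2}\int(a^-)^2 ,$$
since $\nu\le1$. By Gronwall, $a\ge0$ persists.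

**Step 6 (the sign of $b$).** Let $\beta=-b^-$ on $\{s>0\}$, extended oddly. Since $b$ is odd, it has zero trace on $\{s=0\}$, so $\beta\in W^{1,2}$. Testing with $(0,\beta,0)$ and using $s\beta=-|s||\beta|$, $\frac12\frac d{dt}\int\beta^2\le\varepsilon^{-2}\int\beta^2-\varepsilon\int|s||\beta|$. By Gronwall $\beta\equiv0$ persists.

**Step 7 (smoothness).** For $u_0\in\mathcal C_\varepsilon$ we now have $|u|\le M_\varepsilon<2$, where $F$ is smooth, so $u_t-\Delta u$ is bounded. Parabolic $L^p$ estimates, then Schauder estimates and bootstrapping, give smoothness for $t>0$ and $C^3$ bounds uniform for $t\ge1$. $\square$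

**Definition (min-max level).** $c_j^\varepsilon=\inf_\gamma\max J_\varepsilon(\gamma)$ over continuous $\gamma:S^{j-1}\to\mathcal C_\varepsilon$ with $\gamma(-x)=T\gamma(x)$.

For $j=1$ such a $\gamma$ is a pair $\{v,Tv\}$, and $c^\varepsilon_1=\inf_{\mathcal C_\varepsilon}J_\varepsilon$. For $j=2$ it is a symmetric loop; along it $\int c$ changes sign, so some map on it has $\int c=0$. With larger $j$ more integrals of $c$ can be made to vanish, and Lemma 2 then drives the level up to $E(W)$.

**Lemma 5.** For every $\delta>0$ there are $j,\varepsilon_0$ with $c_j^\varepsilon\ge E(W)-\delta$ for all $\varepsilon\le\varepsilon_0$.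

*Proof.* Let $(\varphi_i)_{i\ge1}$ be an orthonormal basis of the $G$-invariant functions in $L^2$. If $\gamma$ is admissible, the map $x\mapsto(\int c\,\varphi_i)_{i<j}$, $S^{j-1}\to\mathbb R^{j-1}$, with $c$ taken from $\gamma(x)$, is continuous and odd. By Borsuk–Ulam it has a zero. Suppose the lemma fails for some $\delta$. Then there are $j_m\to\infty$, $\varepsilon_m\to0$ and $u_m\in\mathcal C_{\varepsilon_m}$ with $J_{\varepsilon_m}(u_m)<E(W)-\delta$ and $\int c_m\varphi_i=0$ for $i<j_m$. As $\langle u_m,h\rangle$ is bounded, $E(u_m)\le J_{\varepsilon_m}(u_m)+C\varepsilon_m$ and $\int(1-|u_m|^2)^2\le C\varepsilon_m^2$. A subsequence converges to some $u$ weakly in $W^{1,2}$, strongly in $L^2$ and a.e. Then $|u|=1$ a.e., the signs persist, and $u\in X$, so $u\in\mathcal C$. Since $\int c\varphi_i=0$ for all $i$ and $c$ is invariant, $c\equiv0$. But $E(u)\le\liminf E(u_m)\le E(W)-\delta$ contradicts Lemma 2. $\square$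

**Lemma 6.** For each $j,\varepsilon$ there is a smooth critical point $u_\varepsilon\in\mathcal C_\varepsilon$ of $J_\varepsilon$ with $c_j^\varepsilon\le J_\varepsilon(u_\varepsilon)\le E(W)-\kappa_j$.

*Proof.* Take $\gamma$ from Lemma 3. As $\langle\gamma,h\rangle=a|z|^k+bs\ge0$ and $|\gamma|=1$, $J_\varepsilon(\gamma)\le E(\gamma)\le E(W)-\kappa_j$. By Lemma 4 each $\Phi_t\circ\gamma$ is admissible. So the sets $\{x:J_\varepsilon(\Phi_t\gamma(x))\ge c^\varepsilon_j\}$ are nonempty and compact, and they decrease in $t$. Let $x_*$ lie in all of them and $u(t)=\Phi_t\gamma(x_*)$. Since $J_\varepsilon$ is bounded below on $\mathcal C_\varepsilon$, $\int_0^\infty\int|u_t|^2<\infty$. So $u_t(t_i)\to0$ in $L^2$ along some $t_i\to\infty$, and by the $C^3$ bounds a subsequence of $u(t_i)$ converges in $C^2$. The limit satisfies $\Delta u+F(\cdot,u)=0$, lies in $\mathcal C_\varepsilon$, is smooth by elliptic regularity, and has the stated level. $\square$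

The sign constraints put no multiplier into the equation: the flow preserves them, so $u_\varepsilon$ is a free critical point.

## 6. Testing the second variation with $W$: critical levels near $E(W)$

Let $u\in\mathcal C_\varepsilon$ be a smooth critical point of $J_\varepsilon$ and $V=\varepsilon^{-2}(1-|u|^2)$. From $|u|\le M_\varepsilon$, $V\ge-2\varepsilon$. Then $-\Delta u=Vu+\varepsilon h$, i.e. by (3.3)
$$-\Delta a+\frac{k^2}{|z|^2}a=Va+\varepsilon|z|^k\ (z\ne0),\qquad-\Delta b=Vb+\varepsilon s\ (s>0).\tag{6.1}$$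

**Step 1 (strict positivity).** This step allows us to divide by $a$ and $b$. At a zero of $a\ge0$ in $\{z\ne0\}$, which is a minimum, the left side of the first equation is $\le0$ while the right side is $\varepsilon|z|^k>0$. So $a>0$ on $\{z\ne0\}$, and likewise $b>0$ on $\{s>0\}$.

**Step 2 (two nonnegative forms).** This step turns positivity into inequalities. Define
$$Q^a(\varphi)=\int|\nabla\varphi|^2+\frac{k^2}{|z|^2}\varphi^2-V\varphi^2,\qquad Q^b(\varphi)=\int|\nabla\varphi|^2-V\varphi^2 .$$
The first is defined on the space $\mathcal D_a$ of bounded invariant $\varphi$, weakly differentiable on $\{z\ne0\}$, with $|\nabla\varphi|,\varphi/|z|\in L^2$; the second on $W^{1,2}$ functions odd in $s$. Both are nonnegative. For $\varphi\in\mathcal D_a$, (3.4) with $w=a$, $P=k^2/|z|^2$, $\ell=\varepsilon|z|^k\ge0$ gives $Q^a(\eta_\delta\varphi)\ge0$, and $Q^a(\eta_\delta\varphi)\to Q^a(\varphi)$ by (3.5) and dominated convergence ($V$ is bounded for fixed $\varepsilon$). For odd $\varphi$, approximate $\varphi|_{\{s>0\}}$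 in $W^{1,2}$ by functions in $C_c^\infty(\{s>0\})$ and apply (3.4) with $w=b$, $\ell=\varepsilon s\ge0$; the form is continuous in $W^{1,2}$, and $\{s<0\}$ is symmetric.

**Step 3 (what is lost when testing with $W$).** Here we keep the square in Picone's identity. First, $W_a\in\mathcal D_a$, as $W_a^2/|z|^2\le C\sin^{-2}\theta\in L^1$ and $|\nabla W_a|^2\le e_W$. For compact $K\subset\{z\ne0\}$ and $\delta$ so small that $\eta_\delta=1$ on $K$,
$$Q^a(\eta_\delta W_a)\ge\int_Ka^2|\nabla(W_a/a)|^2=\int_KW_a^2|\nabla\log(a/W_a)|^2 .$$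
Let $\delta\to0$. For $b$, use $\zeta_mW_b$ with $\zeta_m=\min(1,(ms-1)_+)$ on $\{s>0\}$, extended oddly after multiplication by $W_b$. Here $W_b^2|\nabla\zeta_m|^2\le C\frac{s^2}{\sin^2\theta}m^2\mathbf 1_{\{1/m<s<2/m\}}\le C\sin^{-2}\theta\,\mathbf 1_{\{0<s<2/m\}}$ has integral tending to $0$, so $Q^b(\zeta_mW_b)\to Q^b(W_b)$. Hence for compact $K\subset\{z\ne0\}$, $K'\subset\{s>0\}$:
$$\int_KW_a^2|\nabla\log(a/W_a)|^2\le Q^a(W_a),\qquad\int_{K'}W_b^2|\nabla\log(b/W_b)|^2\le Q^b(W_b).\tag{6.2}$$

**Step 4 (the right sides are controlled by the level).** Testing $-\Delta u=Vu+\varepsilon h$ with $u$ gives $\int|\nabla u|^2=\int V|u|^2+\varepsilon\int\langle u,h\rangle$, so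
$$2J_\varepsilon(u)=\int V|u|^2+\frac1{2\varepsilon^2}\int(1-|u|^2)^2-\varepsilon\int\langle u,h\rangle .$$
Since $V=V|u|^2+\varepsilon^{-2}(1-|u|^2)^2$ and $\langle u,h\rangle=a|z|^k+bs\ge0$,
$$\int V=2J_\varepsilon(u)+\frac1{2\varepsilon^2}\int(1-|u|^2)^2+\varepsilon\int\langle u,h\rangle\ge2J_\varepsilon(u).$$
Because $W_a^2+W_b^2=1$, adding the two forms gives
$$0\le Q^a(W_a)+Q^b(W_b)=2E(W)-\int V\le2\big(E(W)-J_\varepsilon(u)\big).\tag{6.3}$$
So at levels near $E(W)$ the functions $\log(a/W_a)$, $\log(b/W_b)$ have small gradients: $a$ and $b$ are nearly multiples of $W_a$ and $W_b$. The next lemma shows that the multiples are $1$.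

**Lemma 7.** Let $\varepsilon_i\to0$ and let $u_i\in\mathcal C_{\varepsilon_i}$ be smooth critical points of $J_{\varepsilon_i}$ with $J_{\varepsilon_i}(u_i)\le E(W)$, $J_{\varepsilon_i}(u_i)\to E(W)$. Then $a_i\to W_a$, $|b_i|\to|W_b|$ and $c_i\to0$ in $L^2$.

*Proof.* It suffices to find, in any subsequence, a further subsequence with this property.

**Step 1 (limits up to constants).** We use (6.2) and (6.3) to identify $a_i,b_i$ up to factors. Since $\int(1-|u_i|^2)^2\le C\varepsilon_i^2$, $|u_i|\to1$ a.e. along a subsequence. By (6.3) both $Q^a_i(W_a)$ and $Q^b_i(W_b)$ tend to $0$. As $W_a$ is bounded below on compact subsets of $\{z\ne0\}$, (6.2) gives $\nabla\log(a_i/W_a)\to0$ in $L^2_{loc}(\{z\ne0\})$. This set is connected (its complement has codimension $2$), so by Poincaré's inequality on chains of overlapping balls, $\log(a_i/W_a)-\log\lambda_i\to0$ in $L^2_{loc}$, where $\log\lambda_i$ is the mean of $\log(a_i/W_a)$ over a fixed ball in $\{z\ne0\}$. The $\lambda_i>0$ are bounded, because $a_i\le M_{\varepsilon_i}$.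 Passing to a subsequence, $\lambda_i\to\lambda\in[0,\infty)$ and $a_i\to\lambda W_a$ a.e. In the same way $b_i\to\mu W_b$ a.e. on the connected set $\{s>0\}$, hence a.e. by oddness, with $\mu\in[0,\infty)$. So a.e.
$$c_i^2\to p(\omega):=1-\lambda^2W_a^2-\mu^2W_b^2\ge0 .$$

**Step 2 (the potentials converge).** We now show $V_i\to e_W$ weakly. Cauchy–Schwarz for $Q^a_i\ge0$ on $\mathcal D_a$ gives, for invariant Lipschitz $\varphi$ with compact support in $\{z\ne0\}$, by (3.6) and $-V_i\le2\varepsilon_i$,
$$\Big|\int(e_W-V_i)W_a\varphi\Big|=|Q^a_i(W_a,\varphi)|\le Q_i^a(W_a)^{1/2}\Big(\int|\nabla\varphi|^2+\frac{k^2}{|z|^2}\varphi^2+2\varepsilon_i\varphi^2\Big)^{1/2}\to0 .$$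
With $\varphi=\chi/W_a$: $\int\chi V_i\to\int\chi e_W$ for every invariant $\chi\in C_c^\infty(\{z\ne0,y\ne0\})$.

**Step 3 (a pointwise bound on $p$).** The energy density of $u_i$ contains $qc_i^2/|y|^2$ and is controlled by $V_i$. From $\frac12\Delta|u|^2=|\nabla u|^2-V|u|^2-\varepsilon\langle u,h\rangle$ and $V|u|^2\le V$ (as $V(1-|u|^2)\ge0$), for $\chi\ge0$ as in Step 2,
$$\int\chi\frac{qc_i^2}{|y|^2}\le\int\chi|\nabla u_i|^2\le\int\chi V_i+\tfrac12\int|u_i|^2\Delta\chi+C\varepsilon_i\to\int\chi e_W ,$$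
because $\int|u_i|^2\Delta\chi\to\int\Delta\chi=0$. The left side tends to $\int\chi\,qp/\cos^2\theta$. Both $p$ and $e_Q$ are continuous and $G$-invariant, and $\chi$ may be a bump averaged over $G$. Hence
$$\frac{q\,p(\omega)}{\cos^2\theta}\le\frac{e_Q(\omega)}{\sin^2\theta}\qquad\text{for all }\theta\in(0,\tfrac\pi2),\ \omega_z\ne0 .$$

**Step 4 (conclusion).** The left side blows up where $y=0$, and this fixes the constants. Letting $\theta\to\frac\pi2$ gives $p\le0$, so $p\equiv0$: $(1-\lambda^2)+(\lambda^2-\mu^2)W_b^2\equiv0$. As $W_b^2$ is not constant, $\lambda=\mu=1$. All functions are bounded, so a.e. convergence gives $L^2$ convergence. $\square$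

By contradiction, Lemma 7 yields $\delta_1,\varepsilon_1>0$ such that for $\varepsilon\le\varepsilon_1$ every smooth critical point $u\in\mathcal C_\varepsilon$ of $J_\varepsilon$ with $E(W)-\delta_1\le J_\varepsilon(u)\le E(W)$ has $\|a\|_{L^1}\ge\frac12\|W_a\|_{L^1}$ and $\|b\|_{L^1}\ge\frac12\|W_b\|_{L^1}$.

**Step 5 (the limit map).** We let $\varepsilon\to0$. Choose $\delta\le\delta_1$, then $j$ from Lemma 5, then $u_\varepsilon$ from Lemma 6, so $E(W)-\delta\le J_\varepsilon(u_\varepsilon)\le E(W)-\kappa_j$ for small $\varepsilon$. Let $u$ be a weak $W^{1,2}$ limit (strong in $L^2$) along a sequence $\varepsilon\to0$. As in Lemma 5,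
$$u\in\mathcal C,\qquad a\not\equiv0,\quad b\not\equiv0,\qquad E(u)\le E(W)-\kappa_j<E(W).\tag{6.4}$$
From $-\Delta u_\varepsilon=V_\varepsilon u_\varepsilon+\varepsilon h$, $\mathrm{div}(u_\varepsilon^\alpha\nabla u_\varepsilon^\beta-u_\varepsilon^\beta\nabla u_\varepsilon^\alpha)=-\varepsilon(u_\varepsilon^\alpha h^\beta-u_\varepsilon^\beta h^\alpha)$, where the uncontrolled $V_\varepsilon$ has dropped out. Products of strongly and weakly convergent sequences pass to the limit, so weakly on all of $S^n$
$$\mathrm{div}(u^\alpha\nabla u^\beta-u^\beta\nabla u^\alpha)=0\qquad\forall\alpha,\beta.\tag{6.5}$$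
The fields are in $L^2$, so we may test with $u^\alpha\varphi$, $\varphi$ smooth. Summing over $\alpha$ and using $\sum_\alpha u^\alpha\nabla u^\alpha=0$, $|u|=1$, we obtain $\int\nabla u^\beta\cdot\nabla\varphi-|\nabla u|^2u^\beta\varphi=0$:
$$-\Delta u=eu\ \text{ weakly},\qquad e=|\nabla u|^2.\tag{6.6}$$

## 7. Smoothness away from $\Gamma$

A weak solution of (6.6) need not be continuous; $W$ itself is an example of a discontinuous map solving the equation off its singular set. Regularity will come from one component having a sign.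

**Lemma 8.** If $f=\langle u,p\rangle\ge\delta>0$ a.e. on a ball, for a unit vector $p$, then $u$ is smooth there.

*Proof.* In an orthonormal basis with $e_0=p$ put $w^\beta=u^\beta/f$, $\beta\ne0$. By (6.5) (bilinear, so valid in any basis), $\mathrm{div}(f^2\nabla w^\beta)=\mathrm{div}(f\nabla u^\beta-u^\beta\nabla f)=0$ with $\delta^2\le f^2\le1$. By De Giorgi–Nash–Moser each $w^\beta$ is Hölder continuous, and so is $f=(1+|w|^2)^{-1/2}$. Schauder theory for divergence-form equations now gives $w\in C^{1,\alpha}$, hence $f\in C^{1,\alpha}$. Iterating, with each gain for $f$ improving the coefficient, $u$ is smooth. $\square$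

**Step 1 (the region $z\ne0$).** We find a positive component locally. Testing (6.6) with $(\varphi e^{ik\vartheta},0,0)$, $\varphi\in C_c^\infty(\{z\ne0\})$ real, gives $-\Delta a+k^2a/|z|^2=ea\ge0$ weakly on the connected set $\{z\ne0\}$. Since $a\ge0$ and $a\not\equiv0$, the weak Harnack inequality for nonnegative supersolutions (Gilbarg–Trudinger, Thm 8.18), applied along chains of balls, gives $a\ge\delta_K>0$ on each compact $K\subset\{z\ne0\}$. Near a point with angle $\vartheta_0$, $\langle u,(e^{ik\vartheta_0},0,0)\rangle=a\cos k(\vartheta-\vartheta_0)$ is bounded below, and Lemma 8 applies.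

**Step 2 (the region $s\ne0$).** On $\{s>0\}$, $-\Delta b=eb\ge0$, $b\ge0$, and $b\not\equiv0$ there by oddness. The same argument with $\langle u,(0,1,0)\rangle=b$ applies, and $\{s<0\}$ follows by oddness.

Since $\{z\ne0\}\cup\{s\ne0\}=S^n\setminus\Gamma$, $u$ is smooth on $S^n\setminus\Gamma$, with $a>0$ on $\{z\ne0\}$ and $b>0$ on $\{s>0\}$.

**Step 3 (stability inequalities).** For later use we apply (3.4) once more, with $w=a$, resp. $w=|b|$, $V=e$, $\ell=0$. For $\varphi\in W^{1,2}\cap L^\infty$, not necessarily invariant,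
$$\int e\varphi^2\le\int|\nabla\varphi|^2+\frac{k^2}{|z|^2}\varphi^2\ (\mathrm{supp}\,\varphi\Subset\{z\ne0\}),\qquad\int e\varphi^2\le\int|\nabla\varphi|^2\ (\mathrm{supp}\,\varphi\Subset\{s\ne0\}).\tag{7.1}$$

## 8. An energy identity in the distance from $\Gamma$

The aim is to convert $E(u)<E(W)$ into a bound on the energy of $u$ on small slices around $\Gamma$. For $\theta\in(0,\frac\pi2)$ let
$$A=\int|\nabla_\omega u|^2,\qquad B=\int|\nabla_{\hat y}u|^2=q\int c^2,\qquad D=\int|u_\theta|^2,$$
integrated with respect to $d\omega\,d\hat y$ over $S^2\times S^q$ at fixed $\theta$, and $H=\frac12(A+\tan^2\theta\,B-\sin^2\theta\,D)$. Then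
$$E(u)=\tfrac12\int_0^{\pi/2}(A+\tan^2\theta\,B+\sin^2\theta\,D)\cos^q\theta\,d\theta=\int_0^{\pi/2}(H+\sin^2\theta\,D)\cos^q\theta\,d\theta.\tag{8.1}$$
For $W$: $B=D=0$ and $H\equiv4\pi k\,\mathrm{vol}(S^q)$.

**Lemma 9.** $H(\theta)$ decreases to a limit $H_0\in[0,\infty)$ as $\theta\downarrow0$; for some $\theta_0>0$, $\int_0^{\theta_0}\sin\theta\,D\,d\theta<\infty$; and
$$H_0<4\pi k\,\mathrm{vol}(S^q).\tag{8.2}$$

*Proof.* **Step 1 (derivative of $H$).** We use the equation multiplied by $u_\theta$. Off $\Gamma$,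
$$u_{\theta\theta}+(2\cot\theta-q\tan\theta)u_\theta+\sin^{-2}\theta\,\Delta_\omega u+\cos^{-2}\theta\,\Delta_{\hat y}u=-eu .$$
As $u\cdot u_\theta=0$, multiplying by $u_\theta$ and integrating over the slice gives
$$\tfrac12D'+(2\cot\theta-q\tan\theta)D-\tfrac12\sin^{-2}\theta\,A'-\tfrac12\cos^{-2}\theta\,B'=0 .$$
Multiplying by $\sin^2\theta$ we find $\frac12A'+\frac12\tan^2\theta B'-\frac12\sin^2\theta D'=(2\sin\theta\cos\theta-q\sin^2\theta\tan\theta)D$. Hence
$$H'=(\sin\theta\cos\theta-q\sin^2\theta\tan\theta)\,D+\tan\theta\sec^2\theta\,B.\tag{8.3}$$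

**Step 2 ($H\ge0$ near $\Gamma$).** We show that the limit exists and is nonnegative. Fix $\theta_0<\frac\pi2$ with $q\tan^2\theta_0\le\frac12$. On $(0,\theta_0)$, $H'\ge\frac12\sin\theta\cos\theta\,D\ge0$. Suppose $H(\theta_1)<0$ for some $\theta_1<\theta_0$. For $\theta<\theta_1$ we have $H<0$, so $\sin^2\theta\,D=A+\tan^2\theta B+2|H|\ge2|H|$ and $H'\ge\cot\theta\,|H|$. Then $(|H|\sin\theta)'=-H'\sin\theta+|H|\cos\theta\le0$, so $|H|\ge C/\sin\theta$ on $(0,\theta_1)$ with $C>0$, and $\sin^2\theta\,D\ge2C/\sin\theta$. This contradicts the finiteness of $\int\sin^2\theta\,D\cos^q\theta\,d\theta$. So $H\ge0$ on $(0,\theta_0)$, $H\downarrow H_0\ge0$, and $\frac12\int_0^{\theta_0}\sin\theta\cos\theta\,D\,d\theta\le\int_0^{\theta_0}H'\,d\theta<\infty$.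

**Step 3 (comparison with $E(W)$).** We show $E(u)\ge H_0I$. Near $\theta=\frac\pi2$, $u$ is smooth and by equivariance its third component vanishes at $y=0$, so $c=O(\cos\theta)$, and $H$ is bounded. Let $L(\theta)=\int_\theta^{\pi/2}\cos^qt\,dt$, so $L'=-\cos^q\theta$, $L(\frac\pi2)=0$, $L(0)=I$. Integrating by parts in (8.1),
$$E(u)=H_0I+\int_0^{\pi/2}\big[H'L+\sin^2\theta\cos^q\theta\,D\big]d\theta ,$$
and by (8.3) the bracket equals
$$D\big\{\sin\theta\cos\theta\,L+\sin^2\theta\,(\cos^q\theta-q\tan\theta\,L)\big\}+\tan\theta\sec^2\theta\,B\,L .$$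
For $t\ge\theta$, $\tan\theta\cos t\le\sin t$, so $q\tan\theta\,L\le\int_\theta^{\pi/2}q\cos^{q-1}t\sin t\,dt=\cos^q\theta$. The bracket is therefore $\ge0$; this also justifies the integration by parts up to the endpoints, by monotone convergence, as $\sin^2\theta\cos^q\theta\,D$ is integrable. Thus $H_0I\le E(u)<E(W)=4\pi k\,\mathrm{vol}(S^q)I$. $\square$

## 9. Blow-up along $\Gamma$ and smoothness across it

We rescale $u$ around $\Gamma$. The only possible nonconstant limit has the energy of $W$, and (8.2) forbids it.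

Let $\theta_i\to0$. On $\mathcal A=\{x\in\mathbb R^3=\mathbb C\oplus\mathbb R:\frac14<|x|<4\}$ put $v_i(\rho\omega)=(ae^{ik\vartheta},b,c)(\theta_i\rho,\omega)\in S^3\subset\mathbb C\oplus\mathbb R\oplus\mathbb R$. Use the metrics $g_i=d\rho^2+\theta_i^{-2}\sin^2(\theta_i\rho)\,d\omega^2$ and measures $\mu_i=\theta_i^{-2}\sin^2(\theta_i\rho)\cos^q(\theta_i\rho)\,d\rho\,d\omega$, which converge smoothly to the flat ones. Let $\Delta_i$ be the $\mu_i$-weighted Laplacian of $g_i$, that is, $\theta_i^2\Delta$ acting on functions of $(\theta,\omega)$. Put $\kappa_i=\theta_i^2q/\cos^2(\theta_i\rho)=O(\theta_i^2)$ and $e_i=\theta_i^2e=|\nabla v_i|^2_{g_i}+\kappa_ic_i^2$. By (3.3), $-\Delta u=eu$ becomes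
$$-\Delta_iv_i^\alpha=e_iv_i^\alpha\ (\text{components of }ae^{ik\vartheta}\text{ and }b),\qquad-\Delta_ic_i=e_ic_i-\kappa_ic_i,\tag{9.1}$$
so $\mathrm{div}_i(v_i^\alpha\nabla v_i^\beta-v_i^\beta\nabla v_i^\alpha)=O(\theta_i^2)$ uniformly, for all $\alpha,\beta$.

**Step 1 (the limit is homogeneous).** We show that the rescaled maps do not depend on $\rho$ in the limit. By Lemma 9, $\int_{\mathcal A}|\partial_\rho v_i|^2dx\le C\int_{\theta_i/4}^{4\theta_i}\theta D\,d\theta\to0$. Since $A=2H+\sin^2\theta D-\tan^2\theta B$ with $\tan^2\theta B=O(\theta^2)$, and $\theta_i^{-1}\int_{\theta_i/4}^{4\theta_i}\sin^2\theta D\,d\theta\le C\int_{\theta_i/4}^{4\theta_i}\theta D\,d\theta\to0$,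
$$\int_{r_1<|x|<r_2}|\nabla v_i|^2dx=\int_{r_1}^{r_2}\frac{A(\theta_i\rho)}{\mathrm{vol}(S^q)}d\rho+o(1)\to\frac{2H_0}{\mathrm{vol}(S^q)}(r_2-r_1),\quad\tfrac14\le r_1<r_2\le4.\tag{9.2}$$
A subsequence converges weakly in $W^{1,2}$, strongly in $L^2$ and a.e. to some $v$ with $|v|=1$ and $\partial_\rho v=0$, so $v=v(\omega)$. In the limit $\mathrm{div}(v^\alpha\nabla v^\beta-v^\beta\nabla v^\alpha)=0$ on $\mathcal A$; testing with $\chi(\rho)\phi(\omega)$ gives the same on $S^2$. As in the derivation of (6.6), $v:S^2\to S^3$ satisfies $-\Delta_{S^2}v=|\nabla v|^2v$ weakly.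

**Lemma 10.** Either $v=(0,0,\pm1)$, or $\int_{S^2}|\nabla v|^2=8\pi k$.

*Proof.* Write $v=(ae^{ik\vartheta},b,c)$, with $a,b,c$ now functions of $t=\log\tan(\psi/2)\in\mathbb R$, $\psi$ the angle from the $s$-axis, and put $U=(a,b,c)$. The metric is $\sin^2\psi\,(dt^2+d\vartheta^2)$, and $s\mapsto-s$ is $t\mapsto-t$. So $b$ is odd in $t$, $a,c$ are even, $a\ge0$. By conformal invariance $U\in W^{1,2}_{loc}(\mathbb R)$ solves
$$U_{tt}-k^2(a,0,0)=-e'U,\qquad e'=|U_t|^2+k^2a^2\in L^1(\mathbb R),\qquad\int_{S^2}|\nabla v|^2=2\pi\int_{\mathbb R}e'\,dt .$$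
Then $U_{tt}\in L^1_{loc}$, so $U\in C^1$, and then $U$ is smooth. Since $U\cdot U_t=0$, $\frac d{dt}(|U_t|^2-k^2a^2)=2U_t\cdot(U_{tt}-k^2(a,0,0))=0$. This constant is integrable on $\mathbb R$, hence $|U_t|^2=k^2a^2$. The quantity $bc_t-cb_t$ is also constant, and it is in $L^2(\mathbb R)$, hence $0$.

If $a\equiv0$, then $U_t\equiv0$; $b=0$ by oddness, and $v=(0,0,\pm1)$.

Otherwise $a>0$ everywhere: a zero of $a\ge0$ would be a double zero of a solution of the linear equation $a_{tt}=(k^2-e')a$, forcing $a\equiv0$. Both $b$ and $c$ solve $y''=-e'y$ with zero Wronskian, so they are linearly dependent. As one is odd and the other even, $b\equiv0$ or $c\equiv0$. Write $a=\cos g$ and the other component as $\sin g$, $g\in(-\frac\pi2,\frac\pi2)$. Then $|g_t|=|U_t|=k\cos g>0$, so $g$ is strictly monotone. This excludes $b\equiv0$, because then $\sin g=c$ would be even. So $c\equiv0$. The limits of $g$ at $\pm\infty$ must be zeros of $\cos$, so $g$ runs over all of $(-\frac\pi2,\frac\pi2)$, and $\int_{S^2}|\nabla v|^2=2\pi\int2k^2\cos^2g\,dt=4\pi k\int_{-\pi/2}^{\pi/2}\cos g\,dg=8\pi k$.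 $\square$

**Step 2 (the limit is constant).** If $v$ were nonconstant, lower semicontinuity and (9.2) would give $8\pi k\le2H_0/\mathrm{vol}(S^q)$, contradicting (8.2). So $v=(0,0,\pm1)$. Replacing $u$ by $Tu$ for this argument (which changes neither $e$ nor $H_0$), assume $c_i\to1$ in $L^2$ and $\nabla c_i\rightharpoonup0$ in $L^2$.

**Step 3 (strong convergence, so $H_0=0$).** Weak convergence alone does not say that the energy in (9.2) vanishes; this step removes the defect using (7.1). Let $\varphi$ be Lipschitz with compact support in $\mathcal A\cap\{x_z\ne0\}$ or in $\mathcal A\cap\{x_s\ne0\}$, where $x=(x_z,x_s)$. Integrals are with respect to $\mu_i$ and $g_i$. First, testing the last equation of (9.1) with $\varphi^2$,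
$$\int\varphi^2e_ic_i=\int\nabla c_i\cdot\nabla\varphi^2+o(1)\to0.\tag{9.3}$$
Second, test it with $\varphi^2(1-c_i)$. Since $1-c_i\to0$ in $L^2$ and $\nabla c_i$ is bounded in $L^2$, $\int(1-c_i)\nabla c_i\cdot\nabla\varphi^2\to0$, and
$$\int\varphi^2|\nabla c_i|^2=-\int\varphi^2e_ic_i(1-c_i)+o(1).\tag{9.4}$$
Third, apply (7.1), rescaled by $\theta_i$, to the function $\varphi(1-c_i)$ of $(\theta/\theta_i,\omega)$. In the first case $\theta_i^2k^2/|z|^2$ is bounded on the support, as $|z|=\sin(\theta_i\rho)|\omega_z|$. Expanding $|\nabla(\varphi(1-c_i))|^2$, the terms with a derivative on $\varphi$ tend to $0$, so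
$$\int e_i\varphi^2(1-c_i)^2\le\int\varphi^2|\nabla c_i|^2+o(1).\tag{9.5}$$
From (9.4) and (9.5), since $(1-c)^2+c(1-c)=1-c$, we get $\int e_i\varphi^2(1-c_i)\le o(1)$. Adding (9.3), $\int e_i\varphi^2\to0$. At each point of $\mathcal A$, $|x_z|\ge\frac12|x|$ or $|x_s|\ge\frac12|x|$, so two such functions $\varphi$ give $\int_{1/2<|x|<2}e_i\to0$. Since $|\nabla v_i|^2_{g_i}\le e_i$, (9.2) gives $H_0=0$.

**Step 4 (small energy on all small shells).** We record this as a decay statement for all $\theta\to0$. We have $A+\tan^2\theta B+\sin^2\theta D=2H+2\sin^2\theta D$ with $H\to0$, and $\theta^{-1}\int_{\theta/2}^{2\theta}\sin^2\theta'D\,d\theta'\le2\int_{\theta/2}^{2\theta}\sin\theta'D\,d\theta'\to0$ by Lemma 9. Hence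
$$\theta^{-1}\int_{\theta/2}^{2\theta}\big(A+\tan^2\theta'B+\sin^2\theta'D\big)d\theta'\to0\qquad(\theta\to0).\tag{9.6}$$

**Step 5 (pointwise gradient bound).** This step uses $\varepsilon$-regularity. The theorem (R. Schoen, *Analytic aspects of the harmonic map problem*, 1984, Thm 2.2) says: there are $\varepsilon_0,r_0,C>0$ depending only on $n$ such that, for a smooth harmonic map $u:B_r\to S^n$ on a ball $B_r\subset S^n$ with $r\le r_0$, $r^{2-n}\int_{B_r}|\nabla u|^2\le\varepsilon_0$ implies $r^2\sup_{B_{r/2}}|\nabla u|^2\le Cr^{2-n}\int_{B_r}|\nabla u|^2$. Let $p$ have small distance $\theta$ from $\Gamma$. The ball $B_{\theta/4}(p)$ lies in the part of the shell $\{\theta/2<\theta'<2\theta\}$ over a ball of radius $C\theta$ in $S^q$. By $O(q+1)$-symmetry the integral of $|\nabla u|^2$ over $S^2$ at fixed $(\theta',\hat y)$ does not depend on $\hat y$. So (9.6) gives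
$$\theta^{2-n}\int_{B_{\theta/4}(p)}|\nabla u|^2\le C\theta^{2-n}\cdot\theta^q\cdot o(\theta)=o(1),$$
as $2-n+q+1=0$. Since $u$ is smooth and harmonic on $B_{\theta/4}(p)$, $|\nabla u|=o(1)/\theta$ uniformly on the slice at distance $\theta$.

**Step 6 (continuity and smoothness on $\Gamma$).** We show that one component has a sign near $\Gamma$. Off $\Gamma$, equivariance gives $a=0$ where $z=0$ and $b=0$ where $s=0$. The $S^2$-factor of the slice has diameter $O(\theta)$ and meets both sets, so $a,b\to0$ and $|c|\to1$ uniformly as $\theta\to0$. As a function on the connected set $(0,\theta_*)\times S^2$, $c$ is continuous and nonzero for small $\theta_*$, hence of constant sign. Replacing $u$ by $Tu$ if necessary, $c\ge\frac12$ near $\Gamma$. Let $(0,0,y_0)\in\Gamma$. Near it, $\langle u,(0,0,y_0)\rangle=c\,\hat y\cdot y_0\ge\frac14$ a.e., and (6.5) holds on all of $S^n$. Lemma 8 shows that $u$ is smooth across $\Gamma$, with $u(0,0,y)=(0,0,y)$ on $\Gamma$.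

So $u:S^n\to S^n$ is smooth, and by (6.6) it satisfies (1.1): it is a smooth harmonic map.

## 10. Degree $k$ by a straight-line homotopy: proof of Theorem 1

**Step 1 (degree of $u_0$).** We return to $u_0(z,s,y)=(|z|e^{ik\vartheta},s,y)$. A target point with nonzero first component has exactly $k$ preimages, and near each of them $u_0$ is an orientation-preserving local diffeomorphism ($\vartheta\mapsto k\vartheta$, other coordinates fixed). So $\deg u_0=k$.

**Step 2 ($u$ is homotopic to $u_0$).** The signs of $a$, $b$, $c$ prevent cancellation. The continuous map $(1-\tau)u+\tau u_0$, $\tau\in[0,1]$, never vanishes. If $z\ne0$, its first component is $((1-\tau)a+\tau|z|)e^{ik\vartheta}\ne0$, as $a>0$. If $s\ne0$, its second component $(1-\tau)b+\tau s$ is nonzero with the sign of $s$. If $z=s=0$, it equals $(0,0,y)$. Normalizing gives a homotopy $u\simeq u_0$, so $\deg u=k$.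

This proves Theorem 1 for $n\ge4$ and $d\ge1$. Constants, reflections, and the given result for $n\le3$ complete it. $\blacksquare$

## 11. Energies accumulating at $2\pi k\,\mathrm{vol}(S^{n-2})$: proof of Theorem 2

The construction contained a free parameter: in (6.4) any $\delta\le\delta_1$ was allowed. Take $\delta_m\to0$, $\delta_m\le\delta_1$. Sections 6–10 give smooth harmonic maps $u^{(m)}$ of degree $k$ with $E(u^{(m)})<E(W)=2\pi k\,\mathrm{vol}(S^{n-2})$, by (6.4) and (3.7).

**Step 1 (the maps converge to $W$).** We compare $u^{(m)}$ with its approximations. Up to $T$, $u^{(m)}$ is an $L^2$-limit as $\varepsilon\to0$ of smooth critical points $u_\varepsilon\in\mathcal C_\varepsilon$ of $J_\varepsilon$ with $E(W)-\delta_m\le J_\varepsilon(u_\varepsilon)\le E(W)$. Choose $\varepsilon_m\to0$ with such a $u_{\varepsilon_m}$ at $L^2$-distance at most $1/m$ from $u^{(m)}$, up to $T$. Lemma 7 applies to $(u_{\varepsilon_m})$; as $b$ and $W_b$ have the same sign, it gives $u_{\varepsilon_m}\to W$ in $L^2$.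 Since $TW=W$, also $u^{(m)}\to W$ in $L^2$.

**Step 2 (the energies converge from below).** Energies are bounded, so $u^{(m)}\rightharpoonup W$ in $W^{1,2}$ and $\liminf E(u^{(m)})\ge E(W)$. With $E(u^{(m)})<E(W)$, we get $E(u^{(m)})\to E(W)$ strictly from below, and a subsequence has pairwise distinct energies. Composing with a reflection gives degree $-k$. $\blacksquare$
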